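\title{The Chebyshev polynomial maximizes the $L_p$ norm of every derivative}

\begin{abstract}
Let $P$ be a real polynomial of degree at most $r$ with $|P|\le1$ on $[-1,1]$, and let $T_r$ be the Chebyshev polynomial of degree $r$. We prove that $\|P^{(k)}\|_p\le\|T_r^{(k)}\|_p$ in $L_p[-1,1]$ for all $1\le k\le r$ and $1\le p<\infty$, with equality for $1<p<\infty$ only if $P=\pm T_r$. More precisely, $\int\Psi(|P^{(k)}|)\,dx\le\int\Psi(|T_r^{(k)}|)\,dx$ on each of $[0,1]$ and $[-1,0]$ for every convex nondecreasing $\Psi$. The proof writes $T_r^{(k)}$ as a modulus times the sine of a phase, cuts $P^{(k)}$ at its zeros, compares each piece with one arch of the sine, level by level, and then packs the arches toward the endpoint.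
\end{abstract}

\section{The problem and the result}\label{sec:intro}

For a function $f$ on $[-1,1]$ let
\[
\|f\|=\sup_{-1\le x\le1}|f(x)|,\qquad \|f\|_p=\Big(\int_{-1}^1|f(x)|^p\,dx\Big)^{1/p}\quad(1\le p<\infty).
\]
All polynomials are real. The Chebyshev polynomial $T_r$ is defined by $T_r(\cos\theta)=\cos r\theta$. It has degree $r$ and norm $1$, and it takes the values $1,-1,1,\dots$ at the $r+1$ points $\cos(i\pi/r)$, $0\le i\le r$. Hence it has $r$ simple zeros in $(-1,1)$ and a positive leading coefficient, and by Rolle's theorem $T_r^{(k)}$ has exactly $r-k$ zeros, all simple and in $(-1,1)$.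

Among the polynomials $P$ of degree at most $r$ with $\|P\|\le1$, which one has the largest $k$-th derivative in $L_p$? Take first $k=1$, $p=1$. Then $\|P'\|_1$ is the total variation of $P$. Since $P'$ has at most $r-1$ sign changes, $P$ has at most $r$ intervals of monotonicity, each contributing at most $2$; so $\|P'\|_1\le 2r$, and $T_r$, which makes $r$ full swings, attains $2r$. For $k=r$ the derivative is a constant, and Lagrange interpolation shows that $T_r$ wins again (Lemma~\ref{lem:endpoint}). The same is true for every $k$ in the uniform norm (Proposition~\ref{prop:sup}). One is led to guess that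
\begin{equation}\label{eq:conj}
\|P^{(k)}\|_p\le\|T_r^{(k)}\|_p\qquad(1\le k\le r,\ 1\le p<\infty).
\end{equation}
This is Conjecture~3 of \cite{book}, where it is reported as proved for $k=1$ and, for arbitrary $k$, for polynomials having all their zeros in $[-1,1]$. We prove \eqref{eq:conj} in general, in the following stronger form; $v_+$ denotes $\max(v,0)$.

\begin{theorem}\label{thm:main}
Let $1\le k\le r$, and let $P$ be a real polynomial of degree at most $r$ with $\|P\|\le1$.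
\begin{itemize}
\item[(i)] For every $c\ge0$,
\begin{equation}\label{eq:main}
\int_0^1\big(|P^{(k)}|-c\big)_+dx\le\int_0^1\big(|T_r^{(k)}|-c\big)_+dx,
\end{equation}
and the same inequality holds with $[-1,0]$ in place of $[0,1]$.
\item[(ii)] For every convex nondecreasing $\Psi:[0,\infty)\to\mathbb R$ we have $\int\Psi(|P^{(k)}|)\,dx\le\int\Psi(|T_r^{(k)}|)\,dx$ over each of $[0,1]$, $[-1,0]$ and $[-1,1]$.
\item[(iii)] $\|P^{(k)}\|_p\le\|T_r^{(k)}\|_p$ for all $1\le p<\infty$. For $1<p<\infty$ equality holds only for $P=\pm T_r$.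
\end{itemize}
\end{theorem}

No uniqueness is claimed for $p=1$.

The pair $P(x)=x$, $T_2(x)=2x^2-1$ shows what cannot be expected. There is no pointwise comparison, since $|P'|=1$ while $T_2'=4x$ vanishes at $0$. There is no comparison of distribution functions either: for $0<c<1$ the set $\{|P'|>c\}$ is all of $[-1,1]$, while $\{|T_2'|>c\}$ misses $[-c/4,c/4]$. So convexity cannot be dropped in (ii), and $\Psi(v)=-v$, $P=0$ shows that monotonicity cannot be dropped. The functions $(v-c)_+$ generate the convex nondecreasing functions (Section~\ref{sec:end}), so (i) is the heart of the theorem.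

Section~\ref{sec:example} shows the main mechanism for $r=2$. Section~\ref{sec:F} constructs a modulus $M$ and a phase $\varphi$ with $|T_r^{(k)}|=M|\sin(\mathrm{const}-\varphi)|$. Section~\ref{sec:compare} extracts from $\|P\|<1$ two pointwise inequalities: $P^{(k)}/M$ moves no faster than a sine of $\varphi$, and $P^{(k-1)}$ is confined to an explicit interval once $P^{(k)}$ is known. Section~\ref{sec:pieces} reduces \eqref{eq:main} to comparing one interval of constant sign of $P^{(k)}$ with one arch $M\sin(\mathrm{const}-\varphi)$, and Sections~\ref{sec:arch} and~\ref{sec:local} carry out that comparison.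

\section{A level-set principle and the case $r=2$}\label{sec:example}

The integrals in \eqref{eq:main} depend on a level $c$, and their derivatives in $c$ are measures of level sets. This allows us to prove the inequality only at the levels where the level set of $P^{(k)}$ is the larger one. We write $|E|$ for Lebesgue measure.

\begin{lemma}\label{lem:level}
Let $f,g\ge0$ be bounded measurable functions on a bounded interval $I$. Put $\lambda(c)=|\{f>c\}|$, $\Lambda(c)=|\{g>c\}|$ and $\mathcal E(c)=\int_I(f-c)_+dx-\int_I(g-c)_+dx$. Let $c^*>0$. Suppose that $\mathcal E(c)\le0$ for all $c\ge c^*$, and for all $c\in(0,c^*)$ with $\lambda(c)\ge\Lambda(c)$. Then $\mathcal E(c)\le0$ for all $c>0$.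
\end{lemma}

\begin{proof}
Since $(f-c)_+=\int_c^\infty\mathbf 1_{\{f>\tau\}}d\tau$, we have $\mathcal E(c)=\int_c^\infty(\lambda-\Lambda)\,d\tau$, a continuous function. Suppose $\mathcal E(c_0)>0$, and let $c_1\in(c_0,c^*]$ be the smallest $c>c_0$ with $\mathcal E(c)\le0$. On $[c_0,c_1)$ we have $\mathcal E>0$, hence $\lambda<\Lambda$ by hypothesis. Then $\mathcal E(c_0)=\mathcal E(c_1)+\int_{c_0}^{c_1}(\lambda-\Lambda)\,d\tau\le0$, a contradiction.
\end{proof}

Let $r=2$, $k=1$, and suppose that $y=P'$ is positive on $(0,1)$. We prove \eqref{eq:main} by Lemma~\ref{lem:level} with $I=(0,1)$, $f=y$, $g=T_2'=4x$ and $c^*=2\sqrt2$. We use two facts proved in Section~\ref{sec:compare}: $|P'(1)|\le4$, and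
\begin{equation}\label{eq:r2}
P(x)^2+\tfrac14(1-x^2)P'(x)^2\le1\qquad(-1<x<1).
\end{equation}

\emph{High levels.} By \eqref{eq:r2}, $y\le2/\sqrt{1-x^2}$. So for $c\ge2\sqrt2$ the inequality $y(x)>c$ forces $x>1/\sqrt2$. The function $y-4x$ has degree at most $1$ and is $\le0$ at $1/\sqrt2$ and at $1$, hence between them. Thus $(y-c)_+\le(4x-c)_+$ pointwise.

\emph{Low levels.} Let $0<c<2\sqrt2$. Here $\{4x>c\}=(c/4,1)$, so $\Lambda=1-c/4$ and $\int_0^1(4x-c)_+dx=2-c^2/8-c\Lambda$. Suppose $\lambda\ge\Lambda$. The set $\{y>c\}$ is an interval $(a,b)\subset(0,1)$ with $y(a)\ge c$, and $\lambda\ge\Lambda$ forces $a\le c/4$. Now \eqref{eq:r2} bounds the \emph{primitive} $P$ of $y$ from below at $a$: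
\[
P(a)\ge-\sqrt{1-\tfrac14(1-a^2)c^2}\ge-\sqrt{1-\tfrac14\big(1-\tfrac{c^2}{16}\big)c^2}=-\Big(1-\frac{c^2}8\Big)=T_2(c/4).
\]
Since also $P(b)\le1=T_2(1)$,
\[
\int_0^1(y-c)_+dx=P(b)-P(a)-c\lambda\le2-\frac{c^2}8-c\Lambda=\int_0^1(4x-c)_+dx .
\]

This is the mechanism of the whole proof: a long level set starts early, and at an early point where $y\ge c$ the primitive cannot be low. In general three things are added. The function $P^{(k)}$ changes sign; the envelope $2/\sqrt{1-x^2}$ must be replaced by a less explicit one; and for $k\ge2$ the lower bound for the primitive is no longer a decreasing function of $a$, so that moving from $a$ to the point where the comparison function crosses the level $c$ has a cost that must be recovered elsewhere.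

\section{Modulus and phase}\label{sec:F}

For $x\in(-1,1)$ write $x=\cos\theta$ with $0<\theta<\pi$, and
\[
s=\sqrt{1-x^2},\qquad t=x/s,\qquad z=1/s^2=1+t^2 .
\]
A prime is $d/dx$; then $t'=s^{-3}$ and $(\ln z)'=2x/s^2$. Put $d_k=r^2-k^2$ and $N=r-k+1$, so that
\begin{equation}\label{eq:d}
d_{k-1}=N(N+2k-2)=d_k+2k-1,\qquad d_k=(N-1)(N-1+2k).
\end{equation}

The function $T_r^{(k)}$ oscillates, and we need an envelope that does not. For $k=0$ it comes from $\cos r\theta=\operatorname{Re}e^{-ir\theta}$, so we differentiate the exponential. Let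
\[
F=e^{-ir\theta}=T_r-iS,\qquad S=\sin r\theta,\qquad F_k=F^{(k)} .
\]
From $F'=irF/s$ we get $s^2F''-xF'+r^2F=0$, and differentiating $k$ times gives
\begin{equation}\label{eq:rec}
s^2F_{k+2}=(2k+1)xF_{k+1}-d_kF_k\qquad(k\ge0).
\end{equation}
Let $M_k=|F_k|$ and $W_k=\operatorname{Im}(\overline{F_k}F_{k+1})$. Then $W_0=r/s$, and \eqref{eq:rec} gives $s^2W_{k+1}=-d_k\operatorname{Im}(\overline{F_{k+1}}F_k)=d_kW_k$. Hence
\begin{equation}\label{eq:W}
W_k=w_ks^{-2k-1},\qquad w_k=r\prod_{i<k}d_i>0\qquad(0\le k\le r),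
\end{equation}
and in particular $F_k$ and $F_{k+1}$ have no zeros in $(-1,1)$ for $0\le k\le r$. Every monotonicity property used later comes from the positivity in the next lemma.

\begin{lemma}\label{lem:Gamma}
For $1\le k\le r$ we have $M_k^2=z^k\Gamma_k(z)$ with $\Gamma_k(z)=\sum_{m=0}^{k-1}\gamma_mz^m$, where all $\gamma_m>0$ and
\begin{equation}\label{eq:coef}
(m+1)\gamma_{m+1}=\gamma_m\Big(m+\frac12\Big)\frac{k(k-1)-m(m+1)}{r^2-(m+1)^2}\qquad(0\le m\le k-2).
\end{equation}
\end{lemma}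

\begin{proof}
Since $(s^{-k})'=kxs^{-k-2}$ and $t'=s^{-3}$, induction gives $F_k=e^{-ir\theta}s^{-k}p_k(t)$ with $p_0=1$ and $p_{k+1}(t)=(ir+kt)p_k(t)+(1+t^2)\frac{dp_k}{dt}$. So $p_1=ir$ and $\deg p_k\le k-1$ for $k\ge1$. For real $t$ we have $p_k(-t)=(-1)^k\overline{p_k(t)}$: this passes from $k$ to $k+1$ because $ir-kt=-\overline{(ir+kt)}$ and differentiation changes the sign once. Hence $\Gamma_k:=|p_k|^2$ is an even real polynomial in $t$ of degree at most $2k-2$, that is, a polynomial in $z$ of degree at most $k-1$, and $M_k^2=z^k\Gamma_k$.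

To find the coefficients we remove the first-order term from \eqref{eq:rec}. Subscripts $\theta$ and $z$ denote derivatives. With $\frac d{dx}=-\frac1s\frac d{d\theta}$, \eqref{eq:rec} reads $(F_k)_{\theta\theta}+2kt(F_k)_\theta+d_kF_k=0$. Put $v=s^kF_k$, so $|v|^2=\Gamma_k$. As $(s^{-k})_\theta=-kts^{-k}$ and $t_\theta=-z$,
\[
(F_k)_\theta=s^{-k}(v_\theta-ktv),\qquad (F_k)_{\theta\theta}=s^{-k}\big(v_{\theta\theta}-2ktv_\theta+(k^2t^2+kz)v\big),
\]
and therefore $v_{\theta\theta}+qv=0$ with $q=kz-k^2t^2+d_k=r^2-k(k-1)z$. If $v_1$ is a real solution and $\Gamma=v_1^2$, then $\Gamma_{\theta\theta}=2(v_1)_\theta^2-2q\Gamma$, and one more differentiation gives $\Gamma_{\theta\theta\theta}+4q\Gamma_\theta+2q_\theta\Gamma=0$. This equation is linear, so it holds for $\Gamma=\Gamma_k=(\operatorname{Re}v)^2+(\operatorname{Im}v)^2$. From $z=\sin^{-2}\theta$ we get $z_\theta^2=4(z^3-z^2)$ and $z_{\theta\theta}=6z^2-4z$. Dividing the equation by $z_\theta$,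
\[
\frac d{dz}\big[4(z^3-z^2)\Gamma_{zz}+(6z^2-4z)\Gamma_z\big]+4\big(r^2-k(k-1)z\big)\Gamma_z-2k(k-1)\Gamma=0
\]
for $z>1$, hence identically. On $z^m$ the bracket equals $2m(2m+1)z^{m+1}-4m^2z^m$, so the coefficient of $z^m$ in the equation gives
\[
2(2m+1)\big[m(m+1)-k(k-1)\big]\gamma_m+4(m+1)\big(r^2-(m+1)^2\big)\gamma_{m+1}=0 ,
\]
which is \eqref{eq:coef}. For $m\le k-2$ all factors in \eqref{eq:coef} are positive, so all $\gamma_m$ have the sign of $\gamma_0$ and vanish if $\gamma_0=0$. Since $\Gamma_k>0$ for $z\ge1$, they are positive.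
\end{proof}

The numbers $\gamma_mz^m/\Gamma_k(z)$ are probability weights on $\{0,\dots,k-1\}$. Let $\langle\cdot\rangle$ be the mean with respect to them and $\operatorname{Var}=\langle m^2\rangle-\langle m\rangle^2\ge0$. Then $\langle m\rangle=d\ln\Gamma_k/d\ln z\in[0,k-1]$ and $d\langle m\rangle/d\ln z=\operatorname{Var}$. For $1\le k\le r$ define, omitting the subscript $k$ when the level is $k$,
\begin{gather*}
\mu=k+\langle m\rangle,\qquad \nu=2k-1-\mu,\qquad L=\frac{M'}M,\qquad \kappa=\frac{sW}{M^2},\qquad \varphi(x)=\int_0^x\frac\kappa s\,dx,\\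
\omega=\frac{sF_{k+1}}{F_k},\qquad \Pi=M\varphi'=\frac WM,\qquad Q=s^2\Pi,\qquad C=\frac{W_k}{M_{k+1}} .
\end{gather*}
Since $F_{k+1}/F_k=L+i\varphi'$, the function $\varphi$ is the argument of $F_k$ up to a constant; $\mu$ measures the growth of the modulus and $\kappa$ the speed of the phase. All of $M,\mu,\nu,\kappa,\Pi,Q,C$ are functions of $z$, hence even in $x$. For $k=1$: $\Gamma_1=r^2$, $M=r/s$, $\mu=1$, $\nu=0$, $\kappa=r$, $\varphi=r\arcsin x$, $Q=r^2$.

\begin{lemma}\label{lem:list}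
Let $1\le k\le r$.
\begin{itemize}
\item[(a)] $s^2L=x\mu$ and $d\ln M/d\ln z=\mu/2$. The function $\mu\in[k,2k-1]$ is nondecreasing and $\nu\in[0,k-1]$ is nonincreasing in $|x|$. $M$ is strictly increasing in $|x|$, $M\to\infty$ as $|x|\to1$, and $\ln(M/M(0))\le(k-\frac12)t^2$.
\item[(b)] $\kappa=w_k/\Gamma_k(z)$ is positive and nonincreasing in $|x|$, and $\omega=t\mu+i\kappa$.
\item[(c)] We have
\begin{equation}\label{eq:ric}
(x\mu)'=\mu+2t^2\operatorname{Var}=\kappa^2-d_k+t^2\mu\nu .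
\end{equation}
Consequently $\kappa(0)^2=d_k+\mu(0)=d_{k-1}-\nu(0)$, $\ \kappa^2\ge d_k+k-k(k-1)t^2$, and $(x\nu)'=d_{k-1}-\kappa^2-t^2\mu\nu$.
\item[(d)] For $k\ge2$: $d_{k-1}/\omega_{k-1}=t\nu_k-i\kappa_k$.
\item[(e)] $\Pi$ is increasing in $|x|$, $\ \Pi/\Pi(0)\le z^{(k+1)/2}$, and $Q'/Q=x\nu/s^2$.
\item[(f)] $M/\varphi'$ is nondecreasing in $|x|$.
\item[(g)] For $k\le r-1$: $C=M\varphi'/\sqrt{L^2+\varphi'^2}$, and $C$ is strictly increasing in $|x|$.
\end{itemize}
\end{lemma}

\begin{proof}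
(a) $2\ln M=k\ln z+\ln\Gamma_k$ gives $d\ln M/d\ln z=\mu/2$; multiply by $(\ln z)'=2x/s^2$. The monotonicity of $\mu$ is $\operatorname{Var}\ge0$. The last bound follows from $\mu\le2k-1$ and $\ln z\le t^2$.

(b) Insert \eqref{eq:W} and $M^2=s^{-2k}\Gamma_k$ into the definition of $\kappa$; and $\omega=sL+is\varphi'$.

(c) The first equality is $x\mu'=x\operatorname{Var}\cdot2x/s^2$. For $\ell=F_{k+1}/F_k$, \eqref{eq:rec} gives $s^2\ell'=(2k+1)x\ell-d_k-s^2\ell^2$. With $\omega=s\ell$ and $s'=-t$ this becomes $s\omega'=2kt\omega-d_k-\omega^2$. The real part is $s(t\mu)'=2kt^2\mu-d_k-t^2\mu^2+\kappa^2$, and $s(t\mu)'=s(x\mu/s)'=(x\mu)'+t^2\mu$. This is \eqref{eq:ric}. Put $x=0$ and use \eqref{eq:d} for the first consequence. For the second, $(x\mu)'\ge k$, and $\mu\nu=\mu(2k-1-\mu)\le k(k-1)$ for $\mu\ge k$. The third is $(x\nu)'=2k-1-(x\mu)'$ with \eqref{eq:d}.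

(d) Divide \eqref{eq:rec} at level $k-1$ by $sF_k$: $\omega_k=(2k-1)t-d_{k-1}/\omega_{k-1}$.

(e), (f) By \eqref{eq:W}, $W'/W=(2k+1)x/s^2$. So $\Pi=W/M$, $Q=W/(zM)$ and $M/\varphi'=M^3/W$ have logarithmic derivatives $x/s^2$ times $2k+1-\mu\in[2,k+1]$, $\ 2k-1-\mu=\nu$ and $3\mu-2k-1\ge k-1\ge0$, respectively.

(g) $M_{k+1}=M\sqrt{L^2+\varphi'^2}$ and $W=M^2\varphi'$ give the formula. Also $C^2=w_k^2z^k/\Gamma_{k+1}(z)$, and $z^{-k}\Gamma_{k+1}(z)$ is strictly decreasing because $\Gamma_{k+1}$ has degree $k\ge1$ and positive coefficients.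
\end{proof}

\begin{lemma}\label{lem:phase}
Let $1\le k\le r-1$. Then $\varphi$ is odd and increasing, maps $(-1,1)$ onto $(-N\pi/2,N\pi/2)$, and $|T_r^{(k)}|=M|\sin(N\pi/2-\varphi)|$.
\end{lemma}

\begin{proof}
$\varphi$ is odd and increasing by Lemma~\ref{lem:list}(b), and bounded since $\kappa$ is bounded and $1/s$ is integrable. We have $T_r^{(k)}=\operatorname{Re}F_k=M\cos(\varphi+\varphi_0)$ with a constant $\varphi_0$. As $T_r^{(k)}$ is bounded and $M\to\infty$, the cosine tends to $0$ at both ends. So the increasing angle $\varphi+\varphi_0$ runs through an interval of length $n\pi$ between two zeros of the cosine, inside which there are $n-1$ zeros. Thus $n-1=r-k$, that is, $n=N$.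
\end{proof}

We put $\varphi(1)=N\pi/2$. The comparison functions of this paper are the \emph{sinusoids} $Y=M\sin(\alpha-\varphi)$, $\alpha\in\mathbb R$. They are exactly the functions $\operatorname{Re}(e^{i\delta}F_k)$, with $\delta=\pi/2-\varphi_0-\alpha$. To $Y$ we attach the primitive $U=\operatorname{Re}(e^{i\delta}F_{k-1})$. By \eqref{eq:rec} at the levels $k$ and $k-1$,
\begin{equation}\label{eq:ode}
U'=Y,\qquad s^2Y''=(2k+1)xY'-d_kY,\qquad d_{k-1}U=(2k-1)xY-s^2Y'.
\end{equation}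
Differentiating $Y$ and inserting $s^2L=x\mu$ in the last identity,
\begin{equation}\label{eq:YU}
Y'=LY-\Pi\cos(\alpha-\varphi),\qquad d_{k-1}U=x\nu Y+Q\cos(\alpha-\varphi).
\end{equation}
So $\Pi$ is the slope of a sinusoid at a zero. We shall see that $C$ is its height at a critical point.

\section{What the bound $\|P\|\le1$ says about derivatives}\label{sec:compare}

At the endpoints $M$ is infinite, and we use interpolation instead.

\begin{lemma}\label{lem:endpoint}
Let $\deg P\le r$ and $\|P\|\le1$. Then $|P^{(j)}(1)|\le T_r^{(j)}(1)$ for $0\le j\le r$. For $j\ge1$ equality holds only if $P=\pm T_r$.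
\end{lemma}

\begin{proof}
For $j=0$ this is $|P(1)|\le1$. Let $j\ge1$, $x_i=\cos(i\pi/r)$, and $l_i(x)=\prod_{m\ne i}(x-x_m)/(x_i-x_m)$ for $0\le i\le r$, so that $P=\sum P(x_i)l_i$ for every polynomial of degree at most $r$. Each $l_i$ has $r$ simple zeros in $[-1,1]$, so all zeros of $l_i^{(j)}$ lie in $(-1,1)$, and $l_i^{(j)}(1)\ne0$ has the sign of the leading coefficient of $l_i$. That sign is $(-1)^i=T_r(x_i)$, because $x_i<x_m$ exactly for $m<i$. Hence
\[
|P^{(j)}(1)|\le\sum_i|l_i^{(j)}(1)|=\sum_iT_r(x_i)l_i^{(j)}(1)=T_r^{(j)}(1).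
\]
Equality forces $P(x_i)=\pm(-1)^i$ with a common sign, that is, $P=\pm T_r$.
\end{proof}

For $k=r$ both $P^{(r)}$ and $T_r^{(r)}$ are constants, and \eqref{eq:main} follows from Lemma~\ref{lem:endpoint}. From now on $1\le k\le r-1$, so that $N\ge2$ and $d_k>0$.

Inside the interval we compare $P$ with all the shifted cosines $c_\alpha=\operatorname{Re}(e^{i\alpha}F)=\cos(r\theta-\alpha)$ by counting zeros. We use two textbook facts: a nonzero trigonometric polynomial of degree at most $r$ has at most $2r$ zeros in a period, counted with multiplicity; and if a smooth function has at least $n$ zeros in an interval, counted with multiplicity, then its derivative has at least $n-1$.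

\begin{lemma}\label{lem:ellipse}
Let $\deg P\le r$, $\|P\|<1$, $0\le j\le r-1$ and $x\in(-1,1)$. Then there are $\rho\in[0,1)$ and $\alpha\in\mathbb R$ with $\big(P^{(j)}(x),P^{(j+1)}(x)\big)=\rho\,\big(c_\alpha^{(j)}(x),c_\alpha^{(j+1)}(x)\big)$.
\end{lemma}

\begin{proof}
The points $(c_\alpha^{(j)}(x),c_\alpha^{(j+1)}(x))$ form the image of the unit circle under the real-linear map $\zeta\mapsto(\operatorname{Re}\zeta F_j,\operatorname{Re}\zeta F_{j+1})$, whose determinant is $\pm W_j\ne0$. So they form an ellipse centered at the origin, and we must show that $(P^{(j)}(x),P^{(j+1)}(x))$ lies strictly inside. It suffices to prove that for $f=c_\alpha-P$ the function $f^{(j)}$ never has a multiple zero in $(-1,1)$. Indeed, applied to $\rho P$ with $0\le\rho\le1$, this says that the segment from the origin to our point does not meet the ellipse.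

\emph{$j=0$.} The trigonometric polynomial $\cos(r\theta-\alpha)-P(\cos\theta)$ has degree at most $r$ and, since $\|P\|<1$, alternates in sign at the $2r$ points of a period where $\cos(r\theta-\alpha)=\pm1$. So it has $2r$ distinct zeros in a period, all simple.

\emph{$j\ge1$, $\sin\alpha=0$.} The polynomial $f=\pm T_r-P$ alternates in sign at $r+1$ points of $[-1,1]$, so it has degree $r$ and $r$ distinct zeros in $(-1,1)$. Then $f^{(j)}$ has degree $r-j$ and $r-j$ distinct zeros.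

\emph{$j\ge1$, $\sin\alpha\ne0$.} Replacing $(P,\alpha)$ by $(-P,\alpha+\pi)$ if necessary, let $\alpha\in(0,\pi)$. Only $r$ alternation points $\theta_i=(\alpha+i\pi)/r$, $0\le i\le r-1$, lie in $(0,\pi)$, but the singularity of $c_\alpha'=(r/s)\sin(r\theta-\alpha)$ at the ends makes up for this. At $\cos\theta_i$ the sign of $f$ is $(-1)^i$, so by the mean value theorem $f'$ takes a value of sign $(-1)^{i-1}$ in $(\cos\theta_i,\cos\theta_{i-1})$ for $1\le i\le r-1$. Also $f'\to-\infty$ as $x\to1$, and $(-1)^{r+1}f'\to+\infty$ as $x\to-1$. Going from $1$ to $-1$, $f'$ thus takes $r+1$ values of alternating signs $-,+,-,\dots$. So $f'$ has at least $r$ distinct zeros, and $f^{(j)}$ at least $r+1-j$. With a multiple zero, $f^{(j)}$ would have at least $r+2-j$ zeros counted with multiplicity, and $f^{(r+1)}$ would have a zero. But $T_r^{(r+1)}=P^{(r+1)}=0$ gives $F_{r+1}=-iS^{(r+1)}$ and $f^{(r+1)}=\sin\alpha\cdot S^{(r+1)}$, and $F_{r+1}$ has no zeros by \eqref{eq:W}.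
\end{proof}

For $j=0$ the ellipse is $X_1^2+s^2X_2^2/r^2=1$; with $r=2$ and $\rho P$, $\rho\uparrow1$, this gives \eqref{eq:r2}. In general we use the lemma at the two levels $j=k$ and $j=k-1$. Put
\[
y=P^{(k)},\qquad u=P^{(k-1)},\qquad h=y/M,
\]
and for $0\le v\le M(x)$
\[
u_\pm(x,v)=\frac1{d_{k-1}}\Big(x\nu v\pm Q\sqrt{1-v^2/M^2}\Big).
\]

\begin{corollary}\label{cor:two}
Let $\|P\|<1$ and $1\le k\le r-1$. On $(-1,1)$,
\begin{equation}\label{eq:lip}
|h|<1,\qquad |h'|\le\varphi'\sqrt{1-h^2},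
\end{equation}
so $\arcsin h$ is $1$-Lipschitz as a function of $\varphi$; and $h\to0$ as $x\to\pm1$. Where $y\ge0$,
\begin{equation}\label{eq:prim}
u_-(x,y(x))\le u(x)\le u_+(x,y(x)).
\end{equation}
For $x\ge0$ the function $u_-(x,v)$ is nondecreasing in $v$.
\end{corollary}

\begin{proof}
Fix $x$. By Lemma~\ref{lem:ellipse} with $j=k$, $(y,y')=\rho(Y,Y')$ at $x$ for a sinusoid $Y$ and some $\rho<1$. By \eqref{eq:YU}, $h=\rho\sin(\alpha-\varphi)$ and $h'=(y'-Ly)/M=-\rho\varphi'\cos(\alpha-\varphi)$, and $\rho^2\cos^2\le1-\rho^2\sin^2$ gives \eqref{eq:lip}. With $j=k-1$, $(u,y)=\rho(U,Y)$ at $x$ for another sinusoid, and \eqref{eq:YU} gives $|d_{k-1}u-x\nu y|=\rho Q|\cos(\alpha-\varphi)|\le Q\sqrt{1-h^2}$ in the same way. Finally $y$ is bounded while $M\to\infty$, and for $x\ge0$ both terms of $u_-$ are nondecreasing in $v$.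
\end{proof}

\section{Cutting at the zeros and packing the arches}\label{sec:pieces}

The substitution $x\to-x$ preserves the class of $P$ and $|T_r^{(k)}|$, so it suffices to prove \eqref{eq:main} on $[0,1]$. Both sides are continuous in $c$, and the left side is continuous under $P\to\rho P$, $\rho\uparrow1$. So in Sections~\ref{sec:pieces}--\ref{sec:local} we assume $c>0$, $\|P\|<1$ and $y\not\equiv0$. On $[0,1)$, ``monotone in $|x|$'' in Lemma~\ref{lem:list} means monotone in $x$; this is why the interval is halved.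

The zeros of $y$ in $(0,1)$ cut $(0,1)$ into finitely many open intervals $I=(\xi,\eta)$, called \emph{pieces}. At the right end $h\to0$. On a piece let $\psi=\varphi(\eta)-\varphi$ be the phase distance to the right end, and define the \emph{arch}
\[
Y_I=M\sin\psi\ \text{ where }\psi\le\pi,\qquad Y_I=0\ \text{ where }\psi>\pi .
\]
A piece is \emph{first} if $\xi=0$; \emph{long} if $\xi>0$ and $\psi(\xi)\ge\pi$; and \emph{short} otherwise. On a short piece $h$ vanishes at both ends, so \eqref{eq:lip} gives $\arcsin|h|\le\min(\varphi-\varphi(\xi),\psi)<\pi/2$, a pointwise bound. On a long piece \eqref{eq:lip} alone would allow $|h|$ to stay near $1$ for a long time, and on the first piece $h$ need not vanish at $\xi$. For these pieces only an integral bound is available.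

\begin{proposition}\label{prop:arch}
If $I$ is first or long, then $\int_I(|y|-c)_+dx\le\int_I(Y_I-c)_+dx$ for all $c>0$.
\end{proposition}

The proof occupies Sections~\ref{sec:arch} and~\ref{sec:local}. Define $R$ on the union of the pieces by $R=Y_I$ on first and long pieces and $R=M\sin\min(\varphi-\varphi(\xi),\psi)$ on short ones. Then $\int_0^1(|y|-c)_+dx\le\int_0^1(R-c)_+dx$, and \eqref{eq:main} follows from the next lemma. Its idea is that, in the variable $\varphi$, the integrals carry a weight increasing to the right, while the arches of $|T_r^{(k)}|/M$ are full and packed tightly against the right end.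

\begin{lemma}\label{lem:pack}
$\int_0^1(R-c)_+dx\le\int_0^1(|T_r^{(k)}|-c)_+dx$ for all $c>0$.
\end{lemma}

\begin{proof}
Let $\sigma=R/M\in[0,1]$. Then $(M\sigma-c)_+=\int_0^\sigma M\mathbf 1_{\{M\tau>c\}}d\tau$, and with $dx=d\varphi/\varphi'$,
\[
\int_0^1(R-c)_+dx=\int_0^1\Big(\int_{E_\tau}\Omega_\tau\,d\varphi\Big)d\tau,\qquad E_\tau=\{\sigma>\tau\},\quad \Omega_\tau=\mathbf 1_{\{M\tau>c\}}\frac M{\varphi'},
\]
where sets and functions are taken in the variable $\varphi\in(0,N\pi/2)$. By Lemma~\ref{lem:phase} the same formula holds for $|T_r^{(k)}|$ with $E^T_\tau=\{|\sin(N\pi/2-\varphi)|>\tau\}$. By Lemma~\ref{lem:list}(a),(f), $\Omega_\tau\ge0$ is nondecreasing. Now $\int_E\Omega_\tau\,d\varphi=\int_0^\infty|E\cap\{\Omega_\tau>v\}|\,dv$, and each set $\{\Omega_\tau>v\}$ is empty or, up to one point, a tail $J_D=(N\pi/2-D,N\pi/2)$ with $0<D\le N\pi/2$. So it suffices to prove $|E_\tau\cap J_D|\le|E^T_\tau\cap J_D|$ for $0<\tau<1$.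

Let $\beta=\arcsin\tau$. On a first or long piece $E_\tau$ is given by $\beta<\psi<\pi-\beta$; on a short piece by $\varphi-\varphi(\xi)>\beta$, $\psi>\beta$. In every piece, $E_\tau$ is therefore empty or an interval of length at most $\pi-2\beta$, at distance at least $\beta$ from the right end and, unless the piece is first, at least $\beta$ from the left end (for a long piece because $\psi(\xi)\ge\pi$). So the components of $E_\tau$ are at distance at least $\beta$ from $N\pi/2$ and at least $2\beta$ from each other.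

Suppose $n$ components meet $J_D$ and $\ell=|E_\tau\cap J_D|>0$. Then $\ell\le n(\pi-2\beta)$ and $D\ge\beta+2\beta(n-1)+\ell$. Write $\ell=(n'-1)(\pi-2\beta)+\ell'$ with an integer $n'\ge1$ and $0<\ell'\le\pi-2\beta$; then $n'\le n$. Put $D'=\beta+2\beta(n'-1)+\ell=(n'-1)\pi+\beta+\ell'\le D$. In terms of the distance to $N\pi/2$, the set $E^T_\tau$ consists of the intervals $(i\pi+\beta,(i+1)\pi-\beta)$, $i\ge0$. The tail $J_{D'}$ contains $n'-1$ of them and a part of length $\ell'$ of the next. Hence $|E^T_\tau\cap J_D|\ge|E^T_\tau\cap J_{D'}|=\ell$.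
\end{proof}

\section{One piece against one arch}\label{sec:arch}

Let $I=(\xi,\eta)$ be first or long. Changing the sign of $P$ if necessary, let $y>0$ on $I$, so that $u$ is increasing on $I$. Write $Y=Y_I$. Where $\psi\le\pi$, $Y$ is the sinusoid with $\alpha=\varphi(\eta)$; let $U$ be its primitive from \eqref{eq:YU}.

If $\eta=1$, the arch is the last branch of $T_r^{(k)}$. Indeed, by Lemma~\ref{lem:phase} the point where $\psi=\pi$ is the largest zero of $T_r^{(k)}$ (it is $\ge0$, as $N\ge2$), and to its right $Y=|T_r^{(k)}|=T_r^{(k)}$. There $Y$ is strictly increasing, because the zeros of $T_r^{(k+1)}$ lie between those of $T_r^{(k)}$. Also $U=T_r^{(k-1)}$ there, since both are obtained from $Y$ by the last formula in \eqref{eq:ode}.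

\subsection*{Pointwise domination and high levels}

\begin{lemma}\label{lem:dom}
\emph{(i)} $y\le Y$ at the points of $I$ with $\psi\le\pi/2$. \emph{(ii)} If $x'\in[\xi,\eta)$, $\pi/2\le\psi(x')\le\pi$ and $y(x')\le Y(x')$, then $y\le Y$ on $[x',\eta)$.
\end{lemma}

\begin{proof}
(i) By \eqref{eq:lip} and $h\to0$ at $\eta$, $\arcsin h\le\psi$. (ii) The hypothesis says $\arcsin h(x')\le\pi-\psi(x')$. For $x>x'$ with $\psi(x)\ge\pi/2$, \eqref{eq:lip} gives $\arcsin h(x)\le\pi-\psi(x')+\big(\psi(x')-\psi(x)\big)=\pi-\psi(x)\le\pi/2$, so $h(x)\le\sin\psi(x)$. The remaining points are covered by (i).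
\end{proof}

If $\psi(\xi)\le\pi/2$, part (i) proves Proposition~\ref{prop:arch}. Otherwise let $x_*\in I$ be the point with $\psi(x_*)=\pi/2$, where $Y(x_*)=M(x_*)$. We apply Lemma~\ref{lem:level} with $f=y$, $g=Y$, $c^*=M(x_*)$, keeping its notation $\lambda,\Lambda,\mathcal E$. If $c\ge M(x_*)$, then $y(x)>c$ forces $M(x)>M(x_*)$, that is $x>x_*$, where $y\le Y$; so $\mathcal E(c)\le0$. It remains to prove:

\begin{lemma}\label{lem:claim}
If $0<c<M(x_*)$ and $\lambda(c)\ge\Lambda(c)$, then $\mathcal E(c)\le0$.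
\end{lemma}

Fix such a $c$ until the end of Section~\ref{sec:local}.

\subsection*{The two level sets}

At a critical point of $Y$ with $0<\psi<\pi$, \eqref{eq:ode} gives $s^2Y''=-d_kY<0$. Between two strict local maxima there would be a minimum, so $Y$ has at most one critical point with $0<\psi<\pi$, a maximum. Hence $\{Y>c\}\cap I$ is an interval $(A,B)\ni x_*$, $\Lambda=B-A$, and
\begin{equation}\label{eq:GY}
\int_I(Y-c)_+dx=U(B)-U(A)-c\Lambda .
\end{equation}
If $\eta<1$, then $B<\eta$, $Y(B)=c$, $Y<c$ on $(B,\eta)$, and $\cos\psi(B)>0$ since $B>x_*$; so \eqref{eq:YU} gives $U(B)=u_+(B,c)$. If $\eta=1$, then $B=1$ and $U(B)=T_r^{(k-1)}(1)$.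

The set $\{y>c\}\cap I$ is nonempty, as $\lambda\ge\Lambda>0$, and is a finite union of intervals $(a_1,b_1),\dots,(a_n,b_n)$, numbered from left to right. Put $a=a_1$; put $b=b_n$ if $\eta<1$ and $b=1$ if $\eta=1$. The \emph{gaps} are the intervals $(b_i,a_{i+1})$ with $b_i<a_{i+1}$ and, if $\eta=1$ and $b_n<1$, also $(b_n,1)$. They lie in $I$, and $y=c$, $y'\le0$ at the left end of each. Let $g$ be their total length and $H\ge0$ the integral of $y$ over them (Figure~\ref{fig:levels}). Then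
\begin{equation}\label{eq:Gy}
\lambda=b-a-g,\qquad \int_I(y-c)_+dx=u(b)-u(a)-H-c\lambda .
\end{equation}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]
\draw[->] (-0.4,0)--(8.6,0) node[right]{$x$};
\draw[dashed] (-0.3,1.1) node[left]{$c$}--(8.3,1.1);
\draw[thick,domain=2:8,samples=50] plot (\x,{2.6*sin((8-\x)*30)});
\draw[thick,blue] plot[smooth] coordinates {(0,0) (1,1.1) (2,1.6) (3,1.1) (3.6,0.8) (4.2,1.1) (5.3,1.9) (6.6,1.1) (8,0)};
\fill[gray!30] (3,0)--(3,1.1)--(3.3,0.9)--(3.6,0.8)--(3.9,0.9)--(4.2,1.1)--(4.2,0)--cycle;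
\foreach \p/\n in {1/a,2.83/A,6.6/b,7.17/B} {\draw[dotted] (\p,1.1)--(\p,0) node[below]{$\n$};}
\node[below] at (0,0){$\xi$}; \node[below] at (8,0){$\eta$};
\node at (3.6,0.4){$H$}; \node at (6.3,2.5){$Y$}; \node[blue] at (1.6,1.8){$y$};
\end{tikzpicture}
\caption{Schematic picture of a long piece $(\xi,\eta)$ with $\eta<1$. The arch $Y$ exceeds the level $c$ on $(A,B)$. The function $y=P^{(k)}$ exceeds $c$ on $(a,b)$ except on one gap, over which its integral is $H$ (shaded). When $\{y>c\}$ is at least as long as $(A,B)$, one has $a\le A$ and $b\le B$.}\label{fig:levels}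
\end{figure}

We have $y(a)\ge c$: if $a>\xi$ then $y(a)=c$, and $a=\xi$ is possible only for $\xi=0$, since otherwise $y(\xi)=0$. Hence $M(a)>c$ by \eqref{eq:lip}, and $M>c$ on $[a,1)$. Moreover
\begin{equation}\label{eq:order}
b\le B,\qquad a\le A .
\end{equation}
For $\eta=1$, $b=B=1$. For $\eta<1$ we have $b<\eta$ and $y(b)=c$; either $b\le x_*<B$, or $Y(b)\ge c$ by Lemma~\ref{lem:dom}(i), which excludes $b\in(B,\eta)$. Then $b-a\ge\lambda\ge\Lambda=B-A\ge b-A$ gives $a\le A$.

\subsection*{The primitive at the ends of the level set}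

By \eqref{eq:GY} and \eqref{eq:Gy} we must compare $u(b)$ with $U(B)$ and $u(a)$ with $U(A)$. By \eqref{eq:prim} this means following $u_\pm(x,c)$ as $x$ moves at the fixed level $c$. On $[a,1)$ let $\beta(x)=\arcsin(c/M)\in(0,\pi/2)$, a decreasing function, so that $d_{k-1}u_\pm(x,c)=cx\nu\pm Q\cos\beta$. From $\sin\beta=c/M$ we get $\beta'=-L\tan\beta$. With Lemma~\ref{lem:list}(a),(e),
\begin{equation}\label{eq:Qcos}
(Q\cos\beta)'=x\Pi\Big(\nu\cos\beta+\mu\frac{\sin^2\beta}{\cos\beta}\Big),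
\end{equation}
and dividing by $c=M\sin\beta$, with $x\Pi/M=x\varphi'=t\kappa$,
\begin{equation}\label{eq:du}
\frac{d_{k-1}}c\,\partial_xu_\pm(x,c)=(x\nu)'\pm t\kappa\,(\nu\cot\beta+\mu\tan\beta).
\end{equation}
For $k=1$ we have $\nu=0$, so $u_-$ decreases and $u_+$ increases, as in Section~\ref{sec:example}. For $k\ge2$ the drift $(x\nu)'$ may make $u_-$ increase. Its size is measured by
\[
\varepsilon=\frac{\nu(0)}{d_{k-1}}\le\frac{k-1}{N(N+2k-2)}\le\frac{k-1}{4k}<\frac14 .
\]
The next lemma says that $u_-$ loses at most $\varepsilon c$ per unit length on the left, while $u_+$ gains at least as much on the right.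

\begin{lemma}\label{lem:ends}
\emph{(i)} $\partial_xu_-(x,c)\le\varepsilon c$ on $[a,1)$. \emph{(ii)} $u(b)\le U(B)-\varepsilon c(B-b)$.
\end{lemma}

\begin{proof}
(i) By \eqref{eq:du}, $d_{k-1}\partial_xu_-\le c(\nu+x\nu')\le c\nu(0)$, as $\nu$ is nonincreasing on $[0,1)$.

(ii) If $\eta=1$, then $b=B=1$ and $u(1)\le T_r^{(k-1)}(1)=U(1)$ by Lemma~\ref{lem:endpoint}. Let $\eta<1$. At $b$ we have $y=c$, $y'\le0$, so $h'=(y'-Ly)/M\le-Lc/M\le0$, and \eqref{eq:lip} gives $Lc\le\varphi'\sqrt{M^2-c^2}$. Squaring shows that, at any point of $[a,1)$, this inequality is equivalent to $c\le C$. By Lemma~\ref{lem:list}(g) it persists on $[b,B]$, where it reads $L\tan\beta\le\varphi'$, or, after multiplication by $s$, $\kappa\cot\beta\ge t\mu$. Then \eqref{eq:du} and Lemma~\ref{lem:list}(b),(c) give on $[b,B]$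
\[
\frac{d_{k-1}}c\,\partial_xu_+\ge(x\nu)'+t^2\mu\nu=d_{k-1}-\kappa^2\ge d_{k-1}-\kappa(0)^2=\nu(0).
\]
By \eqref{eq:prim}, $u(b)\le u_+(b,c)\le u_+(B,c)-\varepsilon c(B-b)$, and $u_+(B,c)=U(B)$.
\end{proof}

\subsection*{The case $A=\xi$}

On a long piece $Y(\xi)=0$, so here $\xi=0$ and $Y(0)\ge c>0$. Thus $\psi(0)\in(\pi/2,\pi)$, and $d_{k-1}U(0)=-Q(0)|\cos\psi(0)|$ by \eqref{eq:YU}. If $u(0)<U(0)$, then \eqref{eq:prim} at $x=0$ gives $\sqrt{1-h(0)^2}>|\cos\psi(0)|$, so $y(0)<Y(0)$, and $y\le Y$ on $I$ by Lemma~\ref{lem:dom}(ii). If $u(0)\ge U(0)$, then $u(a)\ge U(A)$; together with $u(b)\le U(B)$, $H\ge0$ and $\lambda\ge\Lambda$, formulas \eqref{eq:GY} and \eqref{eq:Gy} give $\mathcal E(c)\le0$.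

\subsection*{The case $A>\xi$: two bounds for $\mathcal E$}

Now $Y(A)=c$ and $A<x_*$, so
\begin{equation}\label{eq:psiA}
\psi(A)=\pi-\beta_A,\qquad \beta_A:=\beta(A),
\end{equation}
and $U(A)=u_-(A,c)$ by \eqref{eq:YU}. By Corollary~\ref{cor:two}, $u(a)\ge u_-(a,y(a))\ge u_-(a,c)$. Hence $U(A)-u(a)\le\Delta:=u_-(A,c)-u_-(a,c)$, and $\Delta\le\varepsilon c(A-a)$ by Lemma~\ref{lem:ends}(i). Subtracting \eqref{eq:GY} from \eqref{eq:Gy} and using Lemma~\ref{lem:ends}(ii),
\[
\mathcal E(c)\le\Delta-\varepsilon c(B-b)-H-c(\lambda-\Lambda).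
\]
Since $(A-a)-(B-b)=g+(\lambda-\Lambda)$, $\ \lambda\ge\Lambda$ and $\varepsilon<1$, this yields
\begin{equation}\label{eq:two}
\mathcal E(c)\le\varepsilon cg-H\qquad\text{and}\qquad\mathcal E(c)\le\Delta-H .
\end{equation}
If $k=1$, then $\varepsilon=0$ and the proof is complete. Let $k\ge2$. Only the gaps remain, and the first bound suffices as soon as the mean of $y$ over each gap is at least $c/4$.

\subsection*{The gaps}

Let $N\le3$. Then $\deg y\le r-k\le2$. The quadrature formula $\int_0^lq\,dx=l\big(\frac14q(0)+\frac34q(\frac{2l}3)\big)$ holds for $q=1,x,x^2$, hence for all $q$ of degree at most $2$. On a gap $y\ge0$, with value $c$ at the left end. So $H\ge cg/4\ge\varepsilon cg$, and $\mathcal E(c)\le0$.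

Let $N\ge4$. We bound $y$ from below on a gap by the fastest descent that \eqref{eq:lip} allows. Let $x_0>0$ be the left end of a gap, so $\arcsin h(x_0)=\beta(x_0)$. Since $h\to0$ at $\eta$, \eqref{eq:lip} gives $\beta(x_0)\le\psi(x_0)$, so there is $\zeta\in(x_0,\eta]$ with $\varphi(\zeta)=\varphi(x_0)+\beta(x_0)$. By \eqref{eq:lip} again, $\arcsin h\ge\beta(x_0)-(\varphi-\varphi(x_0))=\varphi(\zeta)-\varphi$ on $[x_0,\zeta)$, that is,
\[
y\ge Z:=M\sin(\varphi(\zeta)-\varphi)>0\ \text{ on }[x_0,\zeta),\qquad Z(x_0)=c=y(x_0).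
\]
Therefore $Z'(x_0)\le y'(x_0)\le0$. The sinusoid $Z$ satisfies $s^2Z''=(2k+1)xZ'-d_kZ$. So $Z''(x_0)<0$, and $Z'<0$ just to the right of $x_0$. At a first zero of $Z'$ in $(x_0,\zeta)$ we would have $Z''\ge0$, whereas the equation gives $s^2Z''=-d_kZ<0$. Thus $Z'<0$ and then $Z''<0$ on $(x_0,\zeta)$: $Z$ is decreasing and concave.

If the gap is contained in $(x_0,\zeta)$, the concave function $Z\ge0$ lies above the chord from height $c$ to height $0$, so the mean of $y$ over the gap is at least $c/2$. If all gaps are of this kind, $H\ge\varepsilon cg$ and we are done. Otherwise fix a gap that contains its point $\zeta$. Such a gap may be long with $y$ small on most of it, so we turn to the second bound in \eqref{eq:two}. Here $\zeta<1$, and $0\le-Z'\le-Z'(\zeta)=\Pi(\zeta)$ on $[x_0,\zeta]$ by concavity and \eqref{eq:YU}. Hence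
\begin{equation}\label{eq:H}
H\ge\int_{x_0}^\zeta Z\,dx\ge\int_{x_0}^\zeta Z\,\frac{-Z'}{\Pi(\zeta)}\,dx=\frac{c^2}{2\Pi(\zeta)} .
\end{equation}

We need a bound of the same form for $\Delta$, and we may assume $\Delta>0$. Write $M_0,\kappa_0$ and $\Pi_0=M_0\kappa_0$ for the values at $x=0$. Since $\mu\ge\nu$, the bracket in \eqref{eq:Qcos} is at least $\nu/\cos\beta$. On $[a,A]$ we have $\Pi\ge\Pi_0$, $\nu\ge\nu(A)$ and $\cos\beta\le\cos\beta_A$, so $Q\cos\beta$ increases from $a$ to $A$ by at least $\Pi_0\nu(A)(A^2-a^2)/(2\cos\beta_A)$. Also $A\nu(A)-a\nu(a)\le\nu(A)(A-a)$. Therefore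
\[
d_{k-1}\Delta\le\nu(A)(A-a)\Big[c-\frac{\Pi_0(A+a)}{2\cos\beta_A}\Big].
\]
As $\Delta>0$, the bracket is positive. Using $A-a\le A+a$, $\nu(A)\le k-1$, and $v(c-\gamma v)\le c^2/(4\gamma)$ for $\gamma>0$, we obtain
\begin{equation}\label{eq:Delta}
d_{k-1}\Delta\le\frac{(k-1)c^2}{2\Pi_0},\qquad \Pi_0A<2c\cos\beta_A .
\end{equation}
By \eqref{eq:d}, $d_{k-1}\ge2N(k-1)\ge8(k-1)$, so $\Delta\le c^2/(16\Pi_0)$. By \eqref{eq:two} and \eqref{eq:H}, Lemma~\ref{lem:claim} will be proved once we show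
\begin{equation}\label{eq:L}
\Pi(\zeta)\le8\,\Pi_0 .
\end{equation}

\section{Localization near the center}\label{sec:local}

Since $\Pi\to\infty$ at $x=1$, \eqref{eq:L} says that $\zeta$ is not far from $0$. The reason is that $\Delta>0$ requires $u_-(\cdot,c)$ to increase somewhere, which is possible only where $M$ is nearly $M_0$ (Lemma~\ref{lem:near}). With \eqref{eq:Delta} this places $A$ near $0$, hence the right end $\eta$ within phase about $\pi$ of $0$, and in that range $\Pi$ grows by a bounded factor (Lemma~\ref{lem:Pi}).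

\begin{lemma}\label{lem:near}
Let $k\ge2$, $N\ge4$, $\bar x\in(0,1)$, $0<c<M(\bar x)$ and $\partial_xu_-(\bar x,c)>0$. Then $M(\bar x)<1.05\,M_0$.
\end{lemma}

\begin{proof}
Let $j=k-1\ge1$. By \eqref{eq:d}, $d_j=N(N+2j)\ge8j+16$. Quantities are taken at $\bar x$ unless another point is indicated, and subscripts show the level. We prove $t^2d_j<\frac13$. This suffices: then $t^2<1/(24(k+1))$, and Lemma~\ref{lem:list}(a) gives $\ln(M/M_0)\le(k-\frac12)t^2<\frac1{24}$, while $e^{1/24}\le\frac{24}{23}<1.05$.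

\emph{Step 1: eliminating $c$ and passing to level $j$.} By \eqref{eq:du}, the inequality $\nu\cot\beta+\mu\tan\beta\ge2\sqrt{\mu\nu}$ and Lemma~\ref{lem:list}(c),
\[
0<(x\nu_k)'-2t\kappa_k\sqrt{\mu_k\nu_k}=d_j-\big(\kappa_k+t\sqrt{\mu_k\nu_k}\big)^2,
\]
so $(\sqrt{d_j}-\kappa_k)^2>t^2\mu_k\nu_k$. This is hard to use directly, because $\nu_k$ has no positive lower bound in Lemma~\ref{lem:list}(a). At level $j$ the factor $\nu_k$ is replaced by $\nu_j+2$. For complex $\omega$ let
\[
\Phi(\omega)=\big(\operatorname{Im}\omega-\sqrt{d_j}\big)^2-\operatorname{Re}\omega\,\big((2j+1)t-\operatorname{Re}\omega\big)=|\omega|^2-\Lambda_0(\omega)+d_j ,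
\]
where $\Lambda_0(\omega)=2\sqrt{d_j}\operatorname{Im}\omega+(2j+1)t\operatorname{Re}\omega$ is real-linear. The second form shows $\Phi(d_j\omega/|\omega|^2)=d_j|\omega|^{-2}\Phi(\omega)$. For $\omega^*=t\nu_k+i\kappa_k$ we have $(2j+1)t-t\nu_k=t\mu_k$, so $\Phi(\omega^*)>0$; and $\omega_j=d_j\omega^*/|\omega^*|^2$ by Lemma~\ref{lem:list}(d). Hence $\Phi(\omega_j)>0$, that is,
\[
|\kappa_j-\sqrt{d_j}|>t\sqrt\Xi,\qquad \Xi:=\mu_j(2j+1-\mu_j)=\mu_j(\nu_j+2)>0 .
\]
By \eqref{eq:ric} at level $j$, $\kappa_j^2-d_j+t^2\Xi=(x\mu_j)'+2t^2\mu_j\ge0$, so $\sqrt{d_j}\le\kappa_j+t\sqrt\Xi$. This excludes one sign, and $\kappa_j-\sqrt{d_j}>t\sqrt\Xi>0$. Since $\kappa_j\le\kappa_j(0)$ and $\kappa_j(0)^2=d_j+\mu_j(0)$,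
\begin{equation}\label{eq:td}
t\sqrt\Xi<\frac{\kappa_j(0)^2-d_j}{\kappa_j(0)+\sqrt{d_j}}\le\frac{\mu_j(0)}{2\sqrt{d_j}},\qquad\text{so}\qquad t^2d_j<\frac{\mu_j(0)^2}{4\,\Xi}.
\end{equation}

\emph{Step 2: moment bounds at level $j$.} Let $J=j(j-1)$. In \eqref{eq:coef} at level $j$, with $q=J-m(m+1)\in[0,J]$, we have $r^2-(m+1)^2=d_j+q+(j-1-m)\ge d_j+q$, so the last quotient is at most $J/(J+d_j)$. Multiply \eqref{eq:coef} by $z^{m+1}$, respectively by $(m+1)z^{m+1}$, sum over $m$ and divide by $\Gamma_j$. With $\vartheta=zJ/(J+d_j)$, at every point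
\[
\langle m\rangle\le\vartheta\big(\langle m\rangle+\tfrac12\big),\qquad\langle m^2\rangle\le\vartheta\big(\langle m^2\rangle+\tfrac32\langle m\rangle+\tfrac12\big).
\]
If $\vartheta<1$ and $K=\vartheta/(1-\vartheta)$, this gives $\langle m\rangle\le\frac12K$ and $\langle m^2\rangle\le\frac34K^2+\frac12K$. At $x=0$, $K=J/d_j\le(j-1)/8$, so $\mu_j(0)\le\frac{17}{16}j$, and \eqref{eq:td} becomes $t^2d_j<\frac{289}{1024}\,j^2/\Xi$.

\emph{Step 3: $j\le4$.} As a function of $\mu_j\in[j,2j-1]$, $\Xi$ is concave, so $\Xi\ge\min(j(j+1),4j-2)=4j-2$. The values of $j^2/(4j-2)$ are $\frac12,\frac23,\frac9{10},\frac87$. Hence $t^2d_j<\frac{289}{896}<\frac13$.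

\emph{Step 4: $j\ge5$.} The bound $4j-2$ is now too weak, and we first show that $\mu_j$ is close to $j$ at $\bar x$. Consider the point $t=t_1$, $t_1^2=d_j/(2J)$. There $\vartheta=\frac{2J+d_j}{2(J+d_j)}<1$ and $K=1+2J/d_j=1+t_1^{-2}\le1+\frac{j-1}4=\frac{j+3}4$. By \eqref{eq:ric}, $\kappa_j^2\le d_j$ at $t_1$ if and only if $\mu_j(K-1)+2\operatorname{Var}\le\mu_j\nu_j$; since $\nu_j=j-1-\langle m\rangle$, this is $\mu_j(j-K-\langle m\rangle)\ge2\operatorname{Var}$. As $\mu_j\ge j$, $\operatorname{Var}\le\langle m^2\rangle$ and $j-\frac32K>0$, it suffices that $j(j-\frac32K)\ge\frac32K^2+K$. The left side decreases and the right side increases in $K$. At $K=\frac{j+3}4$, multiplication by $32$ gives $4j(5j-9)\ge3(j+3)^2+8(j+3)$, that is $17j^2-62j-51\ge0$, which holds for $j\ge5$ (the value at $5$ is $64$). So $\kappa_j\le\sqrt{d_j}$ at $t_1$, while $\kappa_j>\sqrt{d_j}$ at $\bar x$. As $\kappa_j$ is nonincreasing, $t<t_1$; as $\langle m\rangle$ is nondecreasing,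 $\langle m\rangle\le\frac{j+3}8$ and $j\le\mu_j\le\frac{9j+3}8$ at $\bar x$. By concavity $\Xi\ge\min\big(j(j+1),\frac{(9j+3)(7j+5)}{64}\big)\ge\frac{63}{64}j^2$, and $t^2d_j<\frac{289}{1008}<\frac13$.
\end{proof}

\begin{lemma}\label{lem:Pi}
Let $k\ge2$, $N\ge4$, $x\in[0,1)$ and $\varphi(x)<3.8$. Then $\Pi(x)<8\,\Pi_0$.
\end{lemma}

\begin{proof}
Let $n=k+1\ge3$. If $t^2<4/n$, Lemma~\ref{lem:list}(e) gives $\Pi/\Pi_0\le(1+4/n)^{n/2}<e^2<8$. So it suffices to show $\varphi>3.8$ at $t=2/\sqrt n$. By \eqref{eq:d}, $d_k\ge3(2k+3)$, so Lemma~\ref{lem:list}(c) gives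
\begin{equation}\label{eq:kap}
\kappa^2\ge7k+9-k(k-1)t^2=7n+2-(n^2-3n+2)t^2 .
\end{equation}
Also $d\varphi=\kappa\,dx/s=\kappa\,dt/(1+t^2)$. Substitute $t=v/\sqrt n$ and put $\tau=1/n\le\frac13$. The value of $\varphi$ at $t=2/\sqrt n$ is at least $\int_0^2\sqrt f\,dv$, where, using $2\tau^2\le\frac23\tau$,
\[
f=\frac{7-v^2+(2+3v^2)\tau-2v^2\tau^2}{(1+v^2\tau)^2}\ge\frac{7-v^2+(2+\frac73v^2)\tau}{(1+v^2\tau)^2}=:f_1(\tau).
\]
Fix $v\in[0,2]$. The derivative of $(a_0+a_1\tau)/(1+v^2\tau)^2$ has the sign of $a_1-2v^2a_0-a_1v^2\tau$, which is nonincreasing in $\tau$ for $a_1\ge0$. So $f_1$ changes at most once, from increasing to decreasing, and $f_1\ge\min(f_1(0),f_1(\frac13))$ on $[0,\frac13]$. Both values are at least $\frac{61}9(1+v^2/3)^{-2}$. For $f_1(\frac13)$ the numerator is $\frac{23}3-\frac29v^2\ge\frac{61}9$. For $f_1(0)=7-v^2$, the function $(7-w)(1+\frac w3)^2$ has derivative $(1+\frac w3)(\frac{11}3-w)$ and values $7$ and $\frac{49}3$ at $w=0$ and $w=4$,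 so it is at least $7>\frac{61}9$ on $[0,4]$. Therefore
\[
\int_0^2\sqrt f\,dv\ge\frac{\sqrt{61}}3\int_0^2\frac{dv}{1+v^2/3}=\sqrt{\frac{61}3}\,\arctan\frac2{\sqrt3}>4.5\cdot0.85>3.8 ,
\]
since $\arctan\frac2{\sqrt3}=\frac\pi4+\arctan(7-4\sqrt3)>0.785+0.071$.
\end{proof}

\begin{proof}[Proof of \eqref{eq:L}]
Since $\Delta>0$, there is $\bar x\in(a,A)$ with $\partial_xu_-(\bar x,c)>0$. By Lemma~\ref{lem:near}, $c<M(a)\le M(\bar x)<1.05M_0$. Let $X=\kappa_0A$ and $M_A=M(A)$. Since $\Pi_0A=M_0X$ and $c=M_A\sin\beta_A$, the second inequality in \eqref{eq:Delta} gives both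
\[
X<2.1\qquad\text{and}\qquad X<(M_A/M_0)\sin2\beta_A .
\]
The first bound is too crude for the final count of phase, but it controls $M_A/M_0$, which improves it through the second. By \eqref{eq:kap}, $\kappa_0^2\ge7k+9\ge23$, and by Lemma~\ref{lem:list}(a),
\[
\ln\frac{M_A}{M_0}\le\frac{2k-1}2\cdot\frac{A^2}{1-A^2}=\frac{(2k-1)X^2}{2(\kappa_0^2-X^2)}\le\frac{(2k-1)X^2}{2(7k+9-X^2)}\le\frac{X^2}7 ,
\]
where the last step amounts to $2X^2\le25$. So $X<e^{X^2/7}$. The convex function $e^{X^2/7}-X$ is negative at $1.3$ (where $e^{1.69/7}<1.274$) and at $2.1$ (where $e^{0.63}<2$), hence on $[1.3,2.1]$. Thus $X<1.3$ and $M_A/M_0<1.274$. Since $\kappa\le\kappa_0$, $\arcsin A\le A/\sqrt{1-A^2}$ and $A^2\le1.69/23$,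
\[
\varphi(A)\le\kappa_0\arcsin A\le\frac X{\sqrt{1-A^2}}\le1.039\,X<1.36,\qquad \varphi(A)-\beta_A\le1.324\sin2\beta_A-\beta_A .
\]
The function $1.324\sin\chi-\chi/2$ is concave on $[0,\pi]$ with maximum where $\cos\chi=1/2.648$. There $\sin\chi<0.9261$, and $\chi>1.183$ because $\cos1.183>0.378>1/2.648$. So the maximum is less than $1.2262-0.5915$, and $\varphi(A)-\beta_A<0.64$.

If $\eta=1$, then \eqref{eq:psiA} and $N\ge4$ give $\varphi(A)=N\pi/2-\pi+\beta_A\ge\pi$, contradicting $\varphi(A)<1.36$. So $\eta<1$, the gap containing $\zeta$ lies to the left of $b<\eta$, and by \eqref{eq:psiA}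
\[
\varphi(\zeta)<\varphi(\eta)=\pi+\varphi(A)-\beta_A<\pi+0.64<3.8 .
\]
Lemma~\ref{lem:Pi} gives \eqref{eq:L}.
\end{proof}

This completes the proofs of Lemma~\ref{lem:claim}, Proposition~\ref{prop:arch} and, with Lemma~\ref{lem:pack}, part (i) of Theorem~\ref{thm:main}.

\section{Convex functionals, norms and the case of equality}\label{sec:end}

\begin{proof}[Proof of \emph{(ii)} and of the inequality in \emph{(iii)}]
Let $\Psi$ be convex and nondecreasing on $[0,\infty)$. It is continuous on $(0,\infty)$, and also at $0$: monotonicity gives $\Psi(0)\le\Psi(0+)$, and $\Psi(v)\le(1-v)\Psi(0)+v\Psi(1)$ gives $\Psi(0+)\le\Psi(0)$. The right derivative $\Psi'_+$ is finite, nonnegative, nondecreasing and right-continuous, and $\Psi(v)=\Psi(0)+\int_0^v\Psi'_+$. With the Stieltjes measure $d\Psi'_+\ge0$, Fubini's theorem gives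
\[
\Psi(v)=\Psi(0)+\Psi'_+(0)\,v+\int_{(0,\infty)}(v-c)_+\,d\Psi'_+(c).
\]
Insert $v=|P^{(k)}(x)|$, integrate in $x$ and apply (i), with $c=0$ for the linear term. This proves (ii) on $[0,1]$ and $[-1,0]$, and by addition on $[-1,1]$. The choice $\Psi(v)=v^p$, $1\le p<\infty$, gives \eqref{eq:conj}.
\end{proof}

For $p>1$ the measure $d\Psi'_+$ charges all levels $c$, so equality in \eqref{eq:conj} forces equality at the highest levels, which see only the uniform norms. We therefore need the strict inequality in the uniform norm.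

\begin{proposition}\label{prop:sup}
Let $1\le k\le r$, $\deg P\le r$, $\|P\|\le1$ and $P\ne\pm T_r$. Then $\|P^{(k)}\|<T_r^{(k)}(1)=\|T_r^{(k)}\|$.
\end{proposition}

\begin{proof}
For $k=r$ this is Lemma~\ref{lem:endpoint}. Let $k\le r-1$. We first show that for every $P$ with $\deg P\le r$, $\|P\|\le1$, and every $x_0\in(-1,1)$ with $y'(x_0)=0$, we have $|y(x_0)|<T_r^{(k)}(1)$. By Lemma~\ref{lem:ellipse} applied to $\rho P$, $\rho\uparrow1$, the point $(y,y')(x_0)$ lies in the closed ellipse: $(y,y')(x_0)=\rho(Y,Y')(x_0)$ with a sinusoid $Y$ and $0\le\rho\le1$. If $y(x_0)\ne0$, then $Y'(x_0)=0$, and \eqref{eq:YU} gives $L\sin(\alpha-\varphi)=\varphi'\cos(\alpha-\varphi)$ at $x_0$. So $\sin^2(\alpha-\varphi)=\varphi'^2/(L^2+\varphi'^2)$ and $|Y(x_0)|=C(x_0)$. By Lemma~\ref{lem:list}(g), $|y(x_0)|\le C(x_0)<\lim_{x\to1}C(x)$ in all cases. To compute the limit, write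
\[
C=\frac{W_k}{M_{k+1}}=-T_r^{(k)}\frac{S^{(k+1)}}{M_{k+1}}+T_r^{(k+1)}\frac{S^{(k)}}{M_{k+1}} .
\]
Since $M_{k+1}\to\infty$ and $T_r^{(k+1)}$ is bounded, $|S^{(k+1)}|/M_{k+1}\to1$. Also $|S^{(k)}|/M_{k+1}\le M_k/M_{k+1}=(z^{-1}\Gamma_k/\Gamma_{k+1})^{1/2}\to0$, as $\deg\Gamma_k<\deg\Gamma_{k+1}$. Since $C>0$, the limit is $T_r^{(k)}(1)$.

The maximum of $|y|$ is attained at such a point $x_0$ or at $\pm1$. For $P=T_r$ we have $|y(\pm1)|=T_r^{(k)}(1)$, so $\|T_r^{(k)}\|=T_r^{(k)}(1)$. For $P\ne\pm T_r$, Lemma~\ref{lem:endpoint}, applied to $P(x)$ and to $P(-x)\ne\pm T_r(x)$, gives $|y(\pm1)|<T_r^{(k)}(1)$.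
\end{proof}

\begin{proof}[Proof of the equality statement in \emph{(iii)}]
Let $1<p<\infty$ and $\|P^{(k)}\|_p=\|T_r^{(k)}\|_p$. The function
\[
\mathcal D(c)=\int_{-1}^1\big(|T_r^{(k)}|-c\big)_+dx-\int_{-1}^1\big(|P^{(k)}|-c\big)_+dx
\]
is continuous and, by (i), nonnegative. From $v^p=p(p-1)\int_0^\infty(v-c)_+c^{p-2}dc$ we get $\int_0^\infty\mathcal D(c)c^{p-2}dc=0$, so $\mathcal D\equiv0$. If $P\ne\pm T_r$, Proposition~\ref{prop:sup} provides $c$ with $\|P^{(k)}\|<c<\|T_r^{(k)}\|$; for this $c$ the first integral is positive and the second vanishes, so $\mathcal D(c)>0$. Hence $P=\pm T_r$.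
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book, Conjecture~3.
\end{thebibliography}
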